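
\newtheorem{theorem}{Theorem}
\newtheorem{proposition}[theorem]{Proposition}
\newtheorem{lemma}[theorem]{Lemma}
\theoremstyle{remark}
\newtheorem*{remark}{Remark}

\title{Which excess demand functions come from exchange economies?}


\begin{abstract}
An excess demand function on the open positive part of the unit sphere of
$\mathbb R^l$ is a continuous function that satisfies Walras' law, is bounded
below, and tends to infinity in norm at every boundary price. We determine for
which $l$ every such function is the aggregate excess demand of a pure exchange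
economy with $l$ consumers who have continuous, monotone, strictly convex
preferences and positive endowments. For $l=2$ every excess demand function
arises in this way, with any total endowment strictly larger than an obvious
lower bound. For every $l\ge 3$ we give an explicit real-analytic excess demand
function that is not generated by any finite number of consumers, even without
convexity. The obstruction lives near boundary prices at which two goods become
free at the same time.
\end{abstract}

\section{The question and the answer}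

\subsection{Definitions}
The commodity space is $\mathbb R^l$ with the Euclidean norm $\|\cdot\|$. We
write $x\ge y$ if $x^i\ge y^i$ for all $i$; $x>y$ if $x\ge y$ and $x\ne y$; and
$x\gg y$ if $x^i>y^i$ for all $i$. Put
\begin{gather*}
\mathbb R^l_+=\{p\in\mathbb R^l:p\ge0\},\qquad P=\{p\in\mathbb R^l:p\gg0\},\qquad
S=\{p\in P:\|p\|=1\},\\
S_\varepsilon=\{p\in S:p^i\ge\varepsilon\text{ for all }i\},\qquad
e=(1,\dots,1).
\end{gather*}
The boundary $\partial S$ consists of the unit vectors in $\mathbb R^l_+$ with at
least one zero component.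

An \emph{excess demand function} is a continuous $f:S\to\mathbb R^l$ such that
\begin{itemize}
\item[(W)] $p\cdot f(p)=0$ for every $p\in S$;
\item[(BB)] there is $k\in\mathbb R$ with $f(p)>ke$ for every $p\in S$;
\item[(BC)] if $p_n\in S$ and $p_n\to p\in\partial S$, then
$\|f(p_n)\|\to\infty$.
\end{itemize}

Throughout, a \emph{preference} is a complete and transitive relation on
$\mathbb R^l_+$. An \emph{economy} consists of $l$ consumers. Consumer $i$ has the
consumption set $\mathbb R^l_+$, an endowment $\omega_i\in P$, and a preference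
$\succsim_i$ that is
\begin{itemize}
\item \emph{continuous}: its upper and lower contour sets are closed;
\item \emph{monotone}: $x>y$ implies $x\succ_i y$;
\item \emph{strictly convex}: if $x\succsim_i y$, $x\ne y$ and $\lambda\in(0,1)$,
then $\lambda x+(1-\lambda)y\succ_i y$.
\end{itemize}
At prices $p$ the consumer chooses the unique $\succsim_i$-maximal element
$x_i(p)$ of the budget set $\{x\in\mathbb R^l_+:p\cdot x\le p\cdot\omega_i\}$. The
economy \emph{generates} the function
\[
f(p)=\sum_{i=1}^l x_i(p)-\sum_{i=1}^l\omega_i ,\qquad p\in S .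
\]

Every function generated by an economy is an excess demand function, and the
three conditions have a plain meaning. Walras' law (W) holds because monotone
consumers spend their whole income. Condition (BB) holds because nobody can sell
more than there is. Condition (BC) says that when some goods become free, the
demand for something explodes.

The converse question is posed in \cite{book} in the following words: it is not
known if every excess demand function can be generated by an economy. A positive
answer looks plausible, since away from the boundary there is no obstruction at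
all. Debreu \cite{debreu}, following Sonnenschein and Mantel, showed that for any
excess demand $f$ and any $\varepsilon>0$ there is an excess demand $f^*$ that
coincides with $f$ on $S_\varepsilon$ and is generated by an economy. (Debreu's
notion of excess demand does not impose (BB) and (BC).) So the question is
whether generated functions obey a further law near $\partial S$.

Condition (BC) does not say \emph{which} demand explodes. If a single price tends
to $0$, there is little choice: by (W) and (BB) the demand for each good whose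
price stays away from $0$ remains bounded, so the good that becomes free must
take everything. If two prices tend to $0$ together, then (BC) leaves open how the
explosion is divided between the two goods. Two prices can vanish together on
$\partial S$ only if $l\ge3$, and this is where the answer changes.

\subsection{Results}
For $l=1$ the question is trivial. Functions on $S$ are extended to $P$ by
homogeneity of degree $0$; since budget sets do not change when $p$ is multiplied
by a positive number, this agrees with extending demands to $P$ in the obvious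
way.

We call $f:S\to\mathbb R^l$ \emph{weakly generated} if
$f(p)=\sum_{i=1}^N x_i(p)-\sum_{i=1}^N\omega_i$ for some finite number $N\ge1$ of
consumers with continuous monotone preferences on $\mathbb R^l_+$, endowments
$\omega_i\gg0$, and arbitrary selections $x_i(p)$ of maximal elements of the
budget sets. Convexity is not required. A generated function is weakly generated.

\begin{theorem}\label{thm:three}
Let $l\ge3$. Put $u(p)=\log_2(p^1/p^2)$, $\varphi=\dfrac{2u}{1+u^2}$,
\[
s_1=\frac{1+\varphi}{l},\qquad s_2=\frac{1-\varphi}{l},\qquad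
s_j=\frac1l\quad(j\ge3),
\]
and
\[
\bar f^{\,j}(p)=s_j(p)\,\frac{p\cdot e}{p^j}-1,\qquad j=1,\dots,l .
\]
Then $\bar f$ is a real-analytic excess demand function that is not generated by
any economy. Moreover:
\begin{itemize}
\item[(a)] $\bar f$ is not weakly generated;
\item[(b)] $\sup_S\|\bar f-\hat f\|=\infty$ for every weakly generated $\hat f$;
\item[(c)] let $\bar p=(0,0,1,\dots,1)/\|(0,0,1,\dots,1)\|$. For every excess
demand function $f_0$ and every neighborhood $V$ of $\bar p$ there is an excess
demand function $f$ with $f=f_0$ on $S\setminus V$ that is not weakly generated.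
\end{itemize}
\end{theorem}

\begin{theorem}\label{thm:two}
Let $l=2$, let $f$ be an excess demand function, and put $m_j=-\inf_S f^j$. Then
$0<m_j<\infty$, and for every $\Omega\in\mathbb R^2$ with $\Omega^j>m_j$
$(j=1,2)$ the function $f$ is generated by an economy with two consumers and total
endowment $\Omega$. Conversely, $\Omega^j\ge m_j$ is necessary for any economy
with total endowment $\Omega$ that generates $f$.
\end{theorem}

The proof of Theorem~\ref{thm:two} splits $f$ into the excess demands of two
consumers. For this one must know what a single consumer can do. For $l=2$ we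
write prices as $(t,1)$ with $t>0$; by (W) an excess demand then has the form
$(a(t),-t\,a(t))$.

\begin{theorem}\label{thm:one}
Let $l=2$, $\omega\gg0$, let $a:(0,\infty)\to\mathbb R$ be continuous, and put
$z(t)=(a(t),-t\,a(t))$. The map $z$ is the excess demand of one consumer with
endowment $\omega$ and a continuous, monotone, strictly convex preference on
$\mathbb R^2_+$ if and only if
\begin{itemize}
\item[(i)] $\omega+z(t)\ge0$ for all $t$;
\item[(ii)] $a(t)\to\infty$ as $t\to0$, and $t\,a(t)\to-\infty$ as $t\to\infty$;
\item[(iii)] there are $0<t'\le t''$ with $a>0$ on $(0,t')$, $a=0$ on $[t',t'']$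
and $a<0$ on $(t'',\infty)$.
\end{itemize}
\end{theorem}

So a single consumer is constrained, apart from feasibility and boundary
behavior, only by the sign pattern (iii): he buys good~1 when it is cheap and
sells it when it is dear, with one switch, possibly through an interval of no
trade.

\section{Goods that become free}

The only fact about preferences that both halves of the paper share is the
individual version of (BC).

\begin{lemma}\label{lem:boundary}
Let $\succsim$ be a continuous monotone preference on $\mathbb R^l_+$ and let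
$\omega\gg0$. Let $p_n\in P$ converge to some $\bar p\in\mathbb R^l_+\setminus\{0\}$
with $\bar p^j=0$ for some $j$, and let $x_n$ be maximal in the budget set at
$p_n$. Then $\|x_n\|\to\infty$.
\end{lemma}

\begin{proof}
Otherwise $x_n\to\bar x$ along a subsequence, and $\bar p\cdot\bar x\le\bar
p\cdot\omega$. Let $y=\bar x+e_j$, where $e_j$ is the $j$th unit vector. Good $j$
is free at $\bar p$, so $\bar p\cdot y=\bar p\cdot\bar x\le\bar p\cdot\omega$,
and $y\succ\bar x$ by monotonicity. The set $\{z:\bar x\succsim z\}$ is closed and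
does not contain $y$, so $\lambda y\succ\bar x$ for some $\lambda\in(0,1)$. Since
$\bar p\cdot\omega>0$, we have $\bar p\cdot\lambda y\le\lambda\,\bar
p\cdot\omega<\bar p\cdot\omega$. Hence $\lambda y$ is affordable at $p_n$ for all
large $n$ in the subsequence, and $x_n\succsim\lambda y$. Since
$\{z:z\succsim\lambda y\}$ is closed, $\bar x\succsim\lambda y$, a contradiction.
\end{proof}

\begin{remark}
Positivity of the endowment is used in $\bar p\cdot\omega>0$, and it matters. Take
$l=3$, the utility $\sqrt{x^1}+\sqrt{x^2}+\sqrt{x^3}$, for which demand at income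
$W$ is $x^j=W(p^j)^{-2}/\sum_k(p^k)^{-1}$, and $\omega=(1,1,0)$. At
$p=(2\varepsilon,\varepsilon,1)$ the income is $3\varepsilon$ and
$\sum_k(p^k)^{-1}=(3+2\varepsilon)/(2\varepsilon)$, so
$x=\frac{1}{3+2\varepsilon}\left(\tfrac32,\,6,\,6\varepsilon^2\right)$, which stays
bounded as $\varepsilon\to0$.
\end{remark}

\section{Three or more goods}

\subsection{One consumer and two prices}
We first look at $\bar f$ for $l=3$ as if it came from one consumer with
endowment $e$. Such a consumer spends the fraction $s_j(p)$ of his income $p\cdot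
e$ on good $j$. Goods $1$ and $2$ together always get the fraction $2/3$, and the
shares are rigged so that the \emph{more expensive} of the two gets all of it
when the price ratio is $2$:
\begin{align*}
\text{at } q_\varepsilon=(2\varepsilon,\varepsilon,1):&\quad
u=1,\ \varphi=1,\ (s_1,s_2,s_3)=(\tfrac23,0,\tfrac13),\quad
x=(1+3\varepsilon)\left(\tfrac1{3\varepsilon},\,0,\,\tfrac13\right);\\
\text{at } q'_\varepsilon=(\varepsilon,2\varepsilon,1):&\quad
u=-1,\ \varphi=-1,\ (s_1,s_2,s_3)=(0,\tfrac23,\tfrac13),\quad
x'=(1+3\varepsilon)\left(0,\,\tfrac1{3\varepsilon},\,\tfrac13\right).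
\end{align*}
The income is $1+3\varepsilon$ in both situations. But $q_\varepsilon\cdot
x'=\frac23(1+3\varepsilon)$, so at $q_\varepsilon$ the consumer rejects $x'$
although it leaves money over; symmetrically, $q'_\varepsilon\cdot
x=\frac23(1+3\varepsilon)$, and at $q'_\varepsilon$ he rejects $x$. A monotone
consumer who does this prefers $x$ to $x'$ and $x'$ to $x$. Hence $\bar f$ is not
the excess demand of this one consumer.

For a sum of many consumers, such a reversal in the aggregate proves nothing by
itself. What makes the argument survive aggregation is the boundary. As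
$\varepsilon\to0$, Lemma~\ref{lem:boundary} forces \emph{each} consumer to demand
an exploding amount of good $1$ or of good $2$. Consumption is nonnegative, so if
the aggregate demand for good $2$ stays bounded at $q_\varepsilon$, then so does
every individual demand for it, and every consumer explodes in good~1 there.
Likewise, every consumer explodes in good~2 at $q'_\varepsilon$ if the aggregate
demand for good~1 is bounded there. Then every single consumer makes the same
reversal.

\subsection{A law for generated functions}
Let $l\ge3$, and for $0<\varepsilon\le1$ put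
\[
q_\varepsilon=(2\varepsilon,\varepsilon,1,\dots,1),\qquad
q'_\varepsilon=(\varepsilon,2\varepsilon,1,\dots,1).
\]

\begin{lemma}\label{lem:law}
If $f$ is weakly generated, then
$\max\{f^2(q_\varepsilon),f^1(q'_\varepsilon)\}\to\infty$ as $\varepsilon\to0$.
\end{lemma}

\begin{proof}
Suppose there are $C$ and $\varepsilon_n\to0$ such that, with
$q_n=q_{\varepsilon_n}$ and $q'_n=q'_{\varepsilon_n}$, we have $f^2(q_n)\le C$ and
$f^1(q'_n)\le C$ for all $n$. Let $\Omega=\sum_i\omega_i$. Fix one consumer $i$,
and write $x_n$ and $x'_n$ for his demands at $q_n$ and $q'_n$.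

All individual demands are nonnegative, so $x_n^2\le f^2(q_n)+\Omega^2\le
C+\Omega^2$. For $j\ge3$ the price of good $j$ is $1$, so $x_n^j\le q_n\cdot
x_n\le q_n\cdot\omega_i\le2\,e\cdot\omega_i$. Since $q_n\to(0,0,1,\dots,1)\ne0$,
Lemma~\ref{lem:boundary} gives $\|x_n\|\to\infty$. Hence $x_n^1\to\infty$. In the
same way, with goods $1$ and $2$ interchanged, $x_n'^1\le C+\Omega^1$, the
components $x_n'^j$ with $j\ge3$ are bounded, and $x_n'^2\to\infty$.

By monotonicity demands exhaust the budget:
$q_n\cdot(x_n-\omega_i)=0=q'_n\cdot(x'_n-\omega_i)$. Since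
$q_n-q'_n=\varepsilon_n(1,-1,0,\dots,0)$, for all large $n$
\begin{align*}
q_n\cdot(x'_n-\omega_i)&=(q_n-q'_n)\cdot(x'_n-\omega_i)
=\varepsilon_n\big[(x_n'^1-\omega_i^1)-(x_n'^2-\omega_i^2)\big]<0,\\
q'_n\cdot(x_n-\omega_i)&=(q'_n-q_n)\cdot(x_n-\omega_i)
=\varepsilon_n\big[(x_n^2-\omega_i^2)-(x_n^1-\omega_i^1)\big]<0 .
\end{align*}
Fix such an $n$. By the first inequality $x'_n+\delta e$ is affordable at $q_n$
for some $\delta>0$, so $x_n\succsim_i x'_n+\delta e\succ_i x'_n$. By the second,
$x_n+\delta'e$ is affordable at $q'_n$ for some $\delta'>0$, so $x'_n\succsim_i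
x_n+\delta'e\succ_i x_n$. This is a contradiction.
\end{proof}

The hypothesis $l\ge3$ enters through the limit $(0,0,1,\dots,1)\ne0$. For $l=2$
the vectors $(2\varepsilon,\varepsilon)$ are all proportional to $(2,1)$, and
nothing becomes free.

\subsection{Proof of Theorem~\ref{thm:three}}

\emph{$\bar f$ is an excess demand function.} Since $|2u/(1+u^2)|\le1$, all
$s_j\ge0$; also $\sum_js_j=1$. The function $\bar f$ is real-analytic and
homogeneous of degree $0$ on $P$.

(W): $p\cdot\bar f(p)=(p\cdot e)\sum_js_j-p\cdot e=0$.

(BB): $\bar f\ge-e$, so $\bar f>-2e$.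

(BC): let $p_n\in S$, $p_n\to p\in\partial S$. Note that $p_n\cdot
e\ge\|p_n\|=1$.
\begin{itemize}
\item If $p^j=0$ for some $j\ge3$, then $\bar f^{\,j}(p_n)\ge\frac1{l\,p_n^j}-1\to\infty$.
\item If $p^1=p^2=0$, then $s_1+s_2=2/l$ gives $\max(s_1,s_2)\ge1/l$, so
$\max\{\bar f^{\,1}(p_n),\bar f^{\,2}(p_n)\}\ge\frac1{l\max(p_n^1,p_n^2)}-1\to\infty$.
\item If $p^1=0<p^2$, then $u(p_n)\to-\infty$, so $\varphi(p_n)\to0$ and
$s_1(p_n)\to1/l$; hence $\bar f^{\,1}(p_n)\to\infty$. If $p^2=0<p^1$, then
$u(p_n)\to\infty$, $\varphi(p_n)\to0$, $s_2(p_n)\to1/l$ and $\bar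
f^{\,2}(p_n)\to\infty$.
\end{itemize}
The last case is why $\varphi$ is made to tend to $0$ as $u\to\pm\infty$: the
shares $s_1$ and $s_2$ come close to $0$ only at bounded values of $|u|$, so if
one of the goods $1$, $2$ becomes free and the other does not, the free good is
demanded without bound.

\emph{(a) and (b).} At $q_\varepsilon$ we have $u=\varphi=1$ and $s_2=0$, so $\bar
f^{\,2}(q_\varepsilon)=-1$. At $q'_\varepsilon$ we have $u=\varphi=-1$ and $s_1=0$, so
$\bar f^{\,1}(q'_\varepsilon)=-1$. If $\hat f$ is weakly generated and $\|\bar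
f-\hat f\|\le C$ on $S$, then $\hat f^{\,2}(q_\varepsilon)\le C-1$ and $\hat
f^{\,1}(q'_\varepsilon)\le C-1$ for all $\varepsilon$, contrary to
Lemma~\ref{lem:law}. This proves (b); the choice $\hat f=\bar f$ gives (a), and
in particular $\bar f$ is not generated by an economy.

\emph{(c).} Choose $r>0$ such that $V$ contains every $p\in S$ with $\|p-\bar
p\|<2r$, put $\chi(p)=\max\{0,\min\{1,2-\|p-\bar p\|/r\}\}$ and
\[
f=(1-\chi)f_0+\chi\bar f .
\]
Then $\chi$ is continuous with values in $[0,1]$, it equals $1$ where $\|p-\bar
p\|\le r$, and $f=f_0$ on $S\setminus V$. Continuity and (W) are inherited. If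
$f_0>k_0e$, then $f>\min(k_0,-2)\,e$, which is (BB): where $\chi=0$ this is clear,
and where $\chi>0$ it holds because $\bar f\ge-e\gg-2e$. For (BC), observe that for
vectors $v_n\ge ke$ with fixed $k$ we have $\|v_n\|\to\infty$ if and only if
$e\cdot v_n\to\infty$: the components are bounded below, so either condition means
that the largest component tends to $\infty$. Since $e\cdot f\ge\min\{e\cdot
f_0,e\cdot\bar f\}$, (BC) for $f_0$ and $\bar f$ gives (BC) for $f$. Finally, the
normalized vectors $q_\varepsilon/\|q_\varepsilon\|$ and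
$q'_\varepsilon/\|q'_\varepsilon\|$ tend to $\bar p$, so
$f^2(q_\varepsilon)=f^1(q'_\varepsilon)=-1$ for small $\varepsilon$, and $f$ is
not weakly generated by Lemma~\ref{lem:law}. \qed

\medskip
Part (b) does not conflict with Debreu's theorem: on each $S_\varepsilon$ the
function $\bar f$ agrees with a generated function $f^*$, but each such $f^*$ is
at unbounded distance from $\bar f$ outside $S_\varepsilon$.

\section{One consumer and two goods}\label{sec:one}

From now on $l=2$ and prices are $(t,1)$. We describe a consumption $x$ by the net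
trade $y=(\xi,\eta)=x-\omega$. Let
\[
L_t=\{(\xi,\eta):\eta=-t\xi\},\qquad H_t=\{(\xi,\eta):t\xi+\eta\le0\}.
\]
All budget lines $L_t$ pass through the no-trade point $0$, and two of them meet
nowhere else. This is why revealed preference imposes only a condition on signs.

\subsection{Necessity in Theorem~\ref{thm:one}}
Let $z$ be the excess demand of a consumer with endowment $\omega$. Then (i) is
clear.

For (ii), apply Lemma~\ref{lem:boundary} to the prices $(t,1)\to(0,1)$ as $t\to0$
and $(1,1/t)\to(1,0)$ as $t\to\infty$. It gives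
$\|z(t)\|=|a(t)|\sqrt{1+t^2}\to\infty$ in both limits, so $|a(t)|\to\infty$ as
$t\to0$ and $|t\,a(t)|\to\infty$ as $t\to\infty$. By (i), $a\ge-\omega^1$ and
$-ta\ge-\omega^2$; hence $a\to\infty$ as $t\to0$ and $-ta\to\infty$ as
$t\to\infty$.

For (iii), let $s<t$ and $a(s)\le0\le a(t)$. Then
\[
(t,1)\cdot z(s)=(t-s)a(s)\le0,\qquad (s,1)\cdot z(t)=(s-t)a(t)\le0,
\]
so each of $\omega+z(s)$ and $\omega+z(t)$ is affordable at the prices where the
other is chosen. Each is therefore weakly preferred to the other, and uniqueness
of the maximal element gives $z(s)=z(t)$. So $a(s)=a(t)$, and both are $0$.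
Consequently $a(t)>0$ implies $a>0$ on $(0,t)$, and $a(s)<0$ implies $a<0$ on
$(s,\infty)$. By (ii) the sets $\{a>0\}$ and $\{a<0\}$ are nonempty; they are open
and disjoint, so they are $(0,t')$ and $(t'',\infty)$ with $0<t'\le t''<\infty$,
and $a=0$ on $[t',t'']$. \qed

\subsection{A first preference, with wedges}
For sufficiency we need a preference on net trades for which $z(t)$ is the unique
best point of $H_t$. The following proposition provides it. Its statement no longer
mentions $\omega$.

\begin{proposition}\label{prop:U}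
Let $a$ be continuous and satisfy \textup{(ii)} and \textup{(iii)} of
Theorem~\ref{thm:one}, and put $z(t)=(a(t),-t\,a(t))$. There is a continuous
$U:\mathbb R^2\to\mathbb R$ such that
\begin{itemize}
\item $y>y'$ implies $U(y)>U(y')$;
\item $U(\lambda y+(1-\lambda)y')>\min\{U(y),U(y')\}$ for $y\ne y'$ and
$\lambda\in(0,1)$;
\item for each $t>0$, $z(t)$ is the unique maximizer of $U$ on $H_t$.
\end{itemize}
\end{proposition}

\begin{proof}[Proof of sufficiency in Theorem~\ref{thm:one}, given
Proposition~\ref{prop:U}]
Put $x\succsim x'$ if $U(x-\omega)\ge U(x'-\omega)$, for $x,x'\in\mathbb R^2_+$.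
This preference is continuous, monotone and strictly convex. The budget set at
$(t,1)$ is contained in $\omega+H_t$ and, by (i), contains $\omega+z(t)$, which is
therefore its unique maximal element.
\end{proof}

The rest of this section proves Proposition~\ref{prop:U}. We look first at the
case $t'=t''=1$. A consumer who judges trades only by their rate of exchange would
value a purchase of good $1$ (with $\xi>0>\eta$) by $\log(\xi/|\eta|)$ and a sale
of good $1$ (with $\xi<0<\eta$) by $\log(\eta/|\xi|)$. On $L_t$ with $t<1$ every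
purchase has value $\log(1/t)>0$ and every sale has value $\log t<0$, so all
purchases are best among the nonzero trades on $L_t$, and one of them is $z(t)$;
for $t>1$ the roles are reversed. For $\tau>0$ the trades of value $\tau$, together
with the point $0$, form the wedge
\[
\eta=\max\{-e^{-\tau}\xi,\,-e^{\tau}\xi\},
\]
made of the favorable halves of $L_{e^{-\tau}}$ and $L_{e^\tau}$. So the right
utility level is found immediately: $z(t)$ has the level $|\log t|$. But the wedges
are not strictly convex, they do not single out $z(t)$ on its half-line, and all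
of them pass through $0$.

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=1.0]
\draw[->,gray] (-2.2,0)--(3.9,0) node[right,black]{$\xi$};
\draw[->,gray] (0,-2.0)--(0,3.4) node[above,black]{$\eta$};
\draw[dashed] (-1.6,3.2)--(0,0)--(3.6,-1.8);
\draw[thick] (-1.4,3.0) .. controls (-1.33,2.75) and (-1.2,2.4) .. (-1,2)
 .. controls (-0.333,0.667) and (0.667,-0.333) .. (2,-1)
 .. controls (2.4,-1.2) and (3,-1.42) .. (3.4,-1.55);
\fill (-1,2) circle (1.6pt) node[left]{$z(\beta)$};
\fill (2,-1) circle (1.6pt) node[below left]{$z(\alpha)$};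
\fill (3,-0.75) circle (1.6pt) node[above]{$z(t),\ t<\alpha$};
\fill (-0.7,2.1) circle (1.6pt) node[right,fill=white,inner sep=1pt,xshift=2pt]{$z(t),\ t>\beta$};
\node at (3.75,-2.0) {$L_\alpha$};
\node at (-1.85,3.2) {$L_\beta$};
\end{tikzpicture}
\caption{An indifference curve in the space of net trades. The dashed wedge
consists of the favorable halves of two budget lines $L_\alpha$, $L_\beta$ whose
demands $z(\alpha)$, $z(\beta)$ have equal utility. The solid curve must be
strictly convex and decreasing, touch each of the two lines exactly at its demand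
point, and pass below the demand points $z(t)$ at all more extreme prices.}
\label{fig:curve}
\end{figure}

The general wedge can be written as a maximum of lines over all prices that are
less extreme. For $\tau\ge0$ put
\[
\alpha(\tau)=t'e^{-\tau},\quad \beta(\tau)=t''e^{\tau},\quad
I_\tau=[\alpha(\tau),\beta(\tau)],\quad
T_\tau=(0,\alpha(\tau)]\cup[\beta(\tau),\infty),
\]
and let $\ell(s)=\min\{\tau\ge0:s\in I_\tau\}$, which is the distance from $\log s$
to $[\log t',\log t'']$. Thus $\ell$ is continuous; $s\in I_\tau$ if and only if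
$\ell(s)\le\tau$; $t\in T_\tau$ implies $\ell(t)\ge\tau$; $T_\tau$ decreases as
$\tau$ grows; and if $\tau=\ell(t)>0$, then $t\in\{\alpha(\tau),\beta(\tau)\}\subset
T_\tau$. The wedge at level $\tau$ is the graph of $\max_{s\in I_\tau}(-s\xi)$. We
replace the line $-s\xi$ by a curve that is slightly bent and slightly lifted: the
indifference curve at level $\tau\ge0$ will be the graph of
\begin{equation}\label{eq:F}
F_\tau(\xi)=\max_{s\in I_\tau}\big[-s\xi+\theta_s(\xi-a(s))+m(s,\tau)\big].
\end{equation}
Here $\theta_s\ge0$ is strictly convex with $\theta_s(0)=0$; it bends the line $L_s$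
upward everywhere except at $z(s)$. The lift $m(s,\tau)\ge0$ increases strictly
with $\tau$ and pulls the curves apart (see Figure~\ref{fig:curve}, where
$\alpha=\alpha(\tau)$ and $\beta=\beta(\tau)$). The form~\eqref{eq:F} has two
advantages: the maximum is automatically convex, and since $I_\tau$ grows with
$\tau$, so does $F_\tau$.

There is one constraint. For $\tau=\ell(t)$ the curve must still pass through
$z(t)$. So for $s\in I_\tau$ the bend and the lift together must not exceed the
height of $z(t)$ above $L_s$, which is
\[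
w(s,t)=-t\,a(t)+s\,a(t)=(s-t)\,a(t).
\]
We allow each correction one half of this slack. The next lemma says that the slack
is nonnegative and bounds it below in terms of $|a(t)-a(s)|$; this bound is what
leaves room for a bend.

\subsection{The slack}

\begin{lemma}\label{lem:slack}
\begin{itemize}
\item[(1)] If $s\in I_\tau$ and $t\in T_\tau$, then $w(s,t)\ge0$.
\item[(2)] If $t\in T_{\ell(s)}$ and $w(s,t)=0$, then $a(t)=a(s)$.
\item[(3)] Let $K\subset(0,\infty)$ be a nonempty compact set. For every $\rho>0$,
\[
h_K(\rho)=\inf\left\{\frac{w(s,t)}{|a(t)-a(s)|}:\ s\in K,\ t\in T_{\ell(s)},\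
|a(t)-a(s)|\ge\rho\right\}>0 .
\]
\end{itemize}
\end{lemma}

\begin{proof}
(1) If $t\le\alpha(\tau)$, then $t\le s$ and $t\le t'$, so $a(t)\ge0$. If
$t\ge\beta(\tau)$, then $t\ge s$ and $t\ge t''$, so $a(t)\le0$. In both cases
$(s-t)a(t)\ge0$.

(2) The case $t=s$ is trivial. If $t\ne s$, then $a(t)=0$, so $\ell(t)=0$. Since
$t\in T_{\ell(s)}$ we have $\ell(s)\le\ell(t)=0$, and $a(s)=0$.

(3) Let $K\subset[c,d]$ with $c>0$, and let $C=\max_K|a|$. For all small $t$ we have
$t\le c/2$, $a(t)\ge C$ and $a(t)>0$; then for every $s\in K$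
\[
w(s,t)\ge\tfrac c2\,a(t),\qquad |a(t)-a(s)|\le2a(t),
\]
and the quotient (where it is defined) is at least $c/4$. For all large $t$ we have
$t\ge2d$ and $a(t)<0$; then $w(s,t)=(t-s)|a(t)|\ge\frac12t|a(t)|$ and
$|a(t)-a(s)|\le|a(t)|+C$, so the quotient is at least
\[
\frac{t\,|a(t)|}{2(|a(t)|+C)}\ \ge\ \frac{\min\{t,\;t|a(t)|\}}{2(1+C)} ,
\]
as one sees by treating $|a(t)|\ge1$ and $|a(t)|\le1$ separately. The right side
tends to $\infty$ as $t\to\infty$. So the quotient is bounded below by a positive
constant for all $t$ outside some interval $[c_1,d_1]\subset(0,\infty)$. The set of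
$(s,t)\in K\times[c_1,d_1]$ with $t\in T_{\ell(s)}$ and $|a(t)-a(s)|\ge\rho$ is
compact, and on it the quotient is continuous and, by (1) with $\tau=\ell(s)$ and
(2), positive.
\end{proof}

\subsection{The bend}
The bend must satisfy $\theta_s(a(t)-a(s))\le\frac12w(s,t)$ for $t\in T_{\ell(s)}$.
A bend fixed in advance cannot do this for all $a$: given $\theta_s$, suppose that
$a(s)\ne0$ and that $a$ varies so fast near $s$ that
$\theta_s(a(t)-a(s))=|t-s|^{1/2}$ for $t\in T_{\ell(s)}$ near $s$. Since
$w(s,t)=|t-s|\,|a(t)|$ for these $t$, the inequality fails. So the bend must be read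
off from the slack itself. We integrate the lower bound $h_K$ of
Lemma~\ref{lem:slack}, after making it strictly monotone and small.

\begin{lemma}\label{lem:bend}
There are functions $\theta_s:\mathbb R\to[0,\infty)$, $s>0$, such that
$(s,r)\mapsto\theta_s(r)$ is continuous; each $\theta_s$ is strictly convex with
$\theta_s(0)=0$ and $\theta_s(r)>0$ for $r\ne0$;
$|\theta_s(r)-\theta_s(r')|\le\frac s2|r-r'|$ for all $r,r'$; and
\begin{equation}\label{eq:bend}
\theta_s(a(t)-a(s))\le\tfrac12\,w(s,t)\qquad\text{for all } t\in T_{\ell(s)} .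
\end{equation}
\end{lemma}

\begin{proof}
We first find bends that work for all $s$ in the compact interval $I_n$,
$n=1,2,\dots$. Write $h_n=h_{I_n}$. This function is positive and nondecreasing on
$(0,\infty)$; it is finite because $a(t)\to\infty$ as $t\to0$, so that the infimum
is over a nonempty set. For $\rho>0$ put
\[
\kappa_n(\rho)=\frac12\,\frac{\rho}{1+\rho}\,\min\{h_n(\rho),\alpha(n)\},
\]
and let $\kappa_n(0)=0$ and $\kappa_n(-\rho)=-\kappa_n(\rho)$. On $(0,\infty)$ this
is the product of a strictly increasing positive and a nondecreasing positive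
function, so $\kappa_n$ is strictly increasing on $\mathbb R$; also
$|\kappa_n|<\frac12\alpha(n)$. Let $\Theta_n(r)=\int_0^r\kappa_n(\rho)\,d\rho$. As
the integral of an odd strictly increasing function, $\Theta_n$ is even, strictly
convex, and positive except at $0$; it is Lipschitz with constant
$\frac12\alpha(n)$; and
\[
\Theta_n(r)\le|r|\,\kappa_n(|r|)\le\tfrac12|r|\,h_n(|r|)\qquad(r\ne0).
\]
Let $s\in I_n$, $t\in T_{\ell(s)}$ and $r=a(t)-a(s)$. If $r\ne0$, then
$|r|h_n(|r|)\le w(s,t)$ by the definition of $h_n$, so
$\Theta_n(r)\le\frac12w(s,t)$. If $r=0$, then $\Theta_n(r)=0\le\frac12w(s,t)$ by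
Lemma~\ref{lem:slack}(1).

Now interpolate: for $n\ge1$ and $n-1\le\ell(s)\le n$ put
\[
\theta_s=(n-\ell(s))\,\Theta_n+(\ell(s)-n+1)\,\Theta_{n+1}.
\]
When $\ell(s)=n$, this formula and the one with $n+1$ in place of $n$ both give
$\Theta_{n+1}$, so $\theta_s(r)$ is well defined and continuous in $(s,r)$. Since
$s\in I_n\subset I_{n+1}$, both $\Theta_n$ and $\Theta_{n+1}$ satisfy the desired
inequality for this $s$, so \eqref{eq:bend} holds. The Lipschitz constant is at most
$\frac12\alpha(n)\le\frac12s$. The remaining properties pass to convex combinations.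
\end{proof}

\subsection{The lift}
For the lift a lower bound of the slack over all of $T_\tau$ is enough, because
$T_\tau$ shrinks as $\tau$ grows. We write down an explicit bound.

\begin{lemma}\label{lem:lift}
There is a continuous $m\ge0$ on $\{(s,\tau):s>0,\ \tau\ge\ell(s)\}$ such that
$m(s,\cdot)$ is strictly increasing on $[\ell(s),\infty)$ with $m(s,\tau)\to\infty$
as $\tau\to\infty$; $m(s,0)=0$ if $\ell(s)=0$; and
\begin{equation}\label{eq:lift}
m(s,\tau)\le\tfrac12\,w(s,t)\qquad\text{for all }\tau\ge\ell(s),\ t\in T_\tau .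
\end{equation}
\end{lemma}

\begin{proof}
Let
\[
A(\tau)=\inf_{0<t\le\alpha(\tau)}a(t),\qquad
B(\tau)=\inf_{t\ge\beta(\tau)}t\,|a(t)| ,\qquad \tau\ge0 .
\]
By (ii) these infima are attained, and $A(\tau),B(\tau)\to\infty$ as
$\tau\to\infty$. By (iii), $A(0)=B(0)=0$ and $A(\tau),B(\tau)>0$ for $\tau>0$. Both
functions are nondecreasing. They are continuous: for $\tau<\tau'$ the value
$A(\tau)$ is the smaller of $A(\tau')$ and $\min_{[\alpha(\tau'),\alpha(\tau)]}a$.
If $\mathrm{osc}$ is the oscillation of $a$ on $[\alpha(\tau'),\alpha(\tau)]$, that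
minimum is at least $a(\alpha(\tau'))-\mathrm{osc}\ge A(\tau')-\mathrm{osc}$, so
$0\le A(\tau')-A(\tau)\le\mathrm{osc}$. The same argument, with $t|a(t)|$ on
$[\beta(\tau),\beta(\tau')]$, applies to $B$.

For $\tau\ge\ell(s)$, that is, $\alpha(\tau)\le s\le\beta(\tau)$, put
\[
m(s,\tau)=\frac12\min\left\{(s-\alpha(\tau))\,A(\tau),\
\Big(1-\frac{s}{\beta(\tau)}\Big)B(\tau)\right\}.
\]
This is continuous and nonnegative, tends to $\infty$ as $\tau\to\infty$, and
vanishes for $\tau=0$. It is strictly increasing in $\tau$: if
$\ell(s)\le\tau_1<\tau_2$, then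
\[
(s-\alpha(\tau_2))A(\tau_2)>(s-\alpha(\tau_1))A(\tau_2)\ge(s-\alpha(\tau_1))A(\tau_1)
\]
because $A(\tau_2)>0$ and $s-\alpha(\tau_1)\ge0$; likewise for the second entry of
the minimum. Finally let $t\in T_\tau$. If $t\le\alpha(\tau)$, then
$w(s,t)=(s-t)a(t)\ge(s-\alpha(\tau))A(\tau)$. If $t\ge\beta(\tau)$, then
$w(s,t)=(1-\frac st)\,t|a(t)|\ge(1-\frac s{\beta(\tau)})B(\tau)$. In both cases
\eqref{eq:lift} follows.
\end{proof}

\subsection{The indifference curves}
For $\tau\ge0$ define $F_\tau$ by \eqref{eq:F}, with the bend of
Lemma~\ref{lem:bend} and the lift of Lemma~\ref{lem:lift}.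

\begin{lemma}\label{lem:F}
\begin{itemize}
\item[(1)] $F_\tau(\xi)$ is continuous in $(\tau,\xi)\in[0,\infty)\times\mathbb R$.
\item[(2)] Each $F_\tau$ is strictly convex and strictly decreasing.
\item[(3)] For each $\xi$, $F_\tau(\xi)$ is strictly increasing in $\tau$ and tends
to $\infty$ as $\tau\to\infty$.
\item[(4)] For every $t>0$ and $\xi\in\mathbb R$ we have $F_{\ell(t)}(\xi)\ge-t\xi$,
with equality if and only if $\xi=a(t)$.
\end{itemize}
\end{lemma}

\begin{proof}
(1) Substitute $s=\alpha(\tau)^{1-\sigma}\beta(\tau)^{\sigma}$ with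
$\sigma\in[0,1]$. The bracket in \eqref{eq:F} becomes continuous in
$(\sigma,\tau,\xi)$, and the maximum of such a function over the fixed compact set
$[0,1]$ is continuous in $(\tau,\xi)$.

(2) Each bracket is a strictly convex function of $\xi$, and by the Lipschitz bound
it decreases by at least $\frac s2(\xi'-\xi)$ from $\xi$ to $\xi'>\xi$. Both strict
properties pass to a maximum that is attained: for strict convexity, choose $s$
attaining the maximum at $\lambda\xi+(1-\lambda)\xi'$; for monotonicity, choose $s$
attaining it at $\xi'$.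

(3) Let $\tau_1<\tau_2$ and let $s\in I_{\tau_1}$ attain the maximum in
$F_{\tau_1}(\xi)$. Then $s\in I_{\tau_2}$ and $m(s,\tau_2)>m(s,\tau_1)$, so
$F_{\tau_2}(\xi)>F_{\tau_1}(\xi)$. Also $F_\tau(\xi)\ge-t'\xi+m(t',\tau)\to\infty$.

(4) Taking $s=t$ in the maximum, we get
$F_{\ell(t)}(\xi)\ge-t\xi+\theta_t(\xi-a(t))$, which is at least $-t\xi$ and larger
if $\xi\ne a(t)$. It remains to show $F_{\ell(t)}(a(t))\le-t\,a(t)$. Let
$\tau=\ell(t)$ and $s\in I_\tau$.

If $\tau>0$, then $t\in T_\tau\subset T_{\ell(s)}$, and \eqref{eq:bend} and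
\eqref{eq:lift} give
\[
-s\,a(t)+\theta_s(a(t)-a(s))+m(s,\tau)\le-s\,a(t)+w(s,t)=-t\,a(t).
\]
If $\tau=0$, then $s,t\in[t',t'']$, so $a(s)=a(t)=0$, and the bracket is
$\theta_s(0)+m(s,0)=0=-t\,a(t)$.
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:U}]
For $\tau<0$ put $F_\tau=F_0+\tau$. Then Lemma~\ref{lem:F}(1) and (2) hold for all
$\tau\in\mathbb R$, and for each $\xi$ the map $\tau\mapsto F_\tau(\xi)$ is a
continuous strictly increasing bijection of $\mathbb R$. Let $U(\xi,\eta)$ be the
unique $\tau$ with $F_\tau(\xi)=\eta$. Then $U(\xi,\eta)>\tau$ if and only if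
$\eta>F_\tau(\xi)$, and the same holds with $<$ or with $=$ in both places.

\emph{Continuity.} The sets $\{U<\tau\}=\{\eta<F_\tau(\xi)\}$ and
$\{U>\tau\}=\{\eta>F_\tau(\xi)\}$ are open.

\emph{Monotonicity.} Let $(\xi',\eta')>(\xi,\eta)$ and $\tau=U(\xi,\eta)$. Then
$F_\tau(\xi')\le F_\tau(\xi)=\eta\le\eta'$, where the first inequality is strict if
$\xi'>\xi$ and the last one is strict if $\xi'=\xi$. So $U(\xi',\eta')>\tau$.

\emph{Strict quasiconcavity.} Let $y=(\xi,\eta)\ne y'=(\xi',\eta')$,
$\lambda\in(0,1)$, and $\tau=\min\{U(y),U(y')\}$, so $\eta\ge F_\tau(\xi)$ and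
$\eta'\ge F_\tau(\xi')$. If $\xi\ne\xi'$, strict convexity gives
$F_\tau(\lambda\xi+(1-\lambda)\xi')<\lambda\eta+(1-\lambda)\eta'$. If $\xi=\xi'$,
then $\lambda\eta+(1-\lambda)\eta'>\min\{\eta,\eta'\}\ge F_\tau(\xi)$. In both cases
$U(\lambda y+(1-\lambda)y')>\tau$.

\emph{Maximizers.} Let $(\xi,\eta)\in H_t$. By Lemma~\ref{lem:F}(4),
$\eta\le-t\xi\le F_{\ell(t)}(\xi)$, so $U(\xi,\eta)\le\ell(t)$. Equality forces
$F_{\ell(t)}(\xi)=-t\xi=\eta$, that is, $\xi=a(t)$ and $(\xi,\eta)=z(t)$.
Conversely, $z(t)\in H_t$ and $U(z(t))=\ell(t)$, again by Lemma~\ref{lem:F}(4).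
\end{proof}

This completes the proof of Theorem~\ref{thm:one}.

\section{Two consumers and two goods}

\subsection{An example}
Let
\[
g(t)=\frac{(1-t)(t-2)(t-3)}{t\,(1+t)^2},
\]
and let $f=(g,-tg)$ at prices $(t,1)$. As $t\to0$ we have $g\to\infty$ and
$tg\to6$; as $t\to\infty$ we have $g\to-1$ and $tg\to-\infty$. So $g$ and $-tg$ are
bounded below and $\|f\|\to\infty$ in both limits; hence $f$ is an excess demand
function. The sign of $g$ is $+,-,+,-$ on $(0,1)$, $(1,2)$, $(2,3)$, $(3,\infty)$.
By Theorem~\ref{thm:one} a single consumer cannot generate a function whose first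
component changes sign more than once, so the number of consumers in
Theorem~\ref{thm:two} cannot be reduced.

Two consumers suffice. In the middle range, say $[t_1,t_2]=[\frac12,4]$, let
consumer~2 do all the buying of good~1 and consumer~1 all the selling:
\[
a_2=g^+,\qquad a_1=-g^- ,\qquad\text{where } g^+=\max(g,0),\quad g^-=\max(-g,0).
\]
Consumer~2 is to switch from buying to selling at $t_2$, consumer~1 at $t_1$. This
is not yet permitted, because $a_1$ vanishes on the separated intervals
$[\frac12,1]$ and $[2,3]$, and is negative in between; similarly for $a_2$. But the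
two may in addition trade a small amount $b(t)$ with each other, which cancels in
the sum: with $a_2=g^++b$ and $a_1=-g^--b$ the signs are strict inside
$(t_1,t_2)$. For $t<t_1$ both consumers must buy, and by
Theorem~\ref{thm:one}(ii) both purchases must tend to $\infty$ as $t\to0$; we give
consumer~1 a small share of $g$, which grows from $0$ as $t$ decreases from $t_1$.
For $t>t_2$ we do the same for consumer~2 as a seller. What remains is to keep
each consumer within his endowment.

\subsection{Proof of Theorem~\ref{thm:two}}
Let $g(t)$ now be the value of $f^1$ at prices $(t,1)$, so that $f^2=-tg$ and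
$\|f\|=|g|\sqrt{1+t^2}$. As $t\to0$, (BC) gives $|g|\to\infty$, and $g$ is bounded
below by (BB), so $g\to\infty$. As $t\to\infty$, (BC) gives $|tg|\to\infty$, and
$-tg$ is bounded below, so $-tg\to\infty$. The numbers $m_1=-\inf g$ and
$m_2=\sup tg$ are finite by (BB). They are positive, since $g<0$ for large $t$ and
$g>0$ for small $t$.

If an economy with total endowment $\Omega$ generates $f$, then its aggregate
demand $f+\Omega$ is nonnegative, so $\Omega^j\ge m_j$.

Now let $\Omega^j>m_j$ for $j=1,2$. Choose $\delta>0$ with $\Omega^j\ge m_j+2\delta$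
for both $j$, and put
\[
\omega_1=(\Omega^1-\delta,\ \delta)\gg0,\qquad
\omega_2=(\delta,\ \Omega^2-\delta)\gg0 .
\]
Consumer~1, who does most of the selling of good~1, owns most of it; consumer~2 owns
most of good~2. Choose $t_1<t_2$ with $g>0$ on $(0,t_1]$ and $g<0$ on
$[t_2,\infty)$. Let $\eta_0=\min(\frac12,\delta/m_2)$ and
$\zeta_0=\min(\frac12,\delta/m_1)$. Let $b$ be continuous on $[t_1,t_2]$ with
$b(t_1)=b(t_2)=0$ and $0<b\le\delta\min(1,1/t_2)$ on $(t_1,t_2)$. With
$g^+=\max(g,0)$ and $g^-=\max(-g,0)$ define
\[
\begin{array}{lll}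
t\in(0,t_1]: & a_1=\eta_0(1-t/t_1)\,g, & a_2=g-a_1;\\[2pt]
t\in[t_1,t_2]: & a_1=-g^--b, & a_2=g^++b;\\[2pt]
t\in[t_2,\infty): & a_2=\zeta_0(1-t_2/t)\,g, & a_1=g-a_2 .
\end{array}
\]
Then $a_1+a_2=g$. At $t_1$ both adjacent formulas give $(a_1,a_2)=(0,g)$, since
$g(t_1)>0$; at $t_2$ both give $(g,0)$, since $g(t_2)<0$. So $a_1$ and $a_2$ are
continuous. We check the conditions of Theorem~\ref{thm:one} for $a_i$ with
$t'=t''=t_i$.

\emph{Signs.} On $(0,t_1)$ we have $a_1>0$, and on $(0,t_1]$ we have
$a_2\ge(1-\eta_0)g\ge\frac12g>0$. On $(t_1,t_2)$, $a_1\le-b<0$ and $a_2\ge b>0$. On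
$[t_2,\infty)$, $a_1=(1-\zeta_0(1-t_2/t))g\le\frac12g<0$, and on $(t_2,\infty)$,
$a_2<0$. So $a_1>0$ on $(0,t_1)$, $a_1(t_1)=0$, $a_1<0$ on $(t_1,\infty)$; and
$a_2>0$ on $(0,t_2)$, $a_2(t_2)=0$, $a_2<0$ on $(t_2,\infty)$.

\emph{Limits.} As $t\to0$, $a_1=\eta_0(1-t/t_1)g\to\infty$ and
$a_2\ge\frac12g\to\infty$. As $t\to\infty$, $ta_1\le\frac12tg\to-\infty$ and
$ta_2=\zeta_0(1-t_2/t)\,tg\to-\infty$.

\emph{Feasibility.} The condition $\omega_i+(a_i,-ta_i)\ge0$ means
$a_i\ge-\omega_i^1$ and $ta_i\le\omega_i^2$.
\begin{itemize}
\item On $(0,t_1]$: $a_i\ge0$; $ta_1\le\eta_0\,tg\le\eta_0m_2\le\delta=\omega_1^2$;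
and $ta_2\le tg\le m_2\le\Omega^2-\delta=\omega_2^2$.
\item On $[t_1,t_2]$: $a_1\ge-m_1-\delta\ge-(\Omega^1-\delta)=-\omega_1^1$ and
$ta_1\le0$; $a_2\ge0$ and $ta_2\le m_2+t_2b\le m_2+\delta\le\Omega^2-\delta=\omega_2^2$.
\item On $[t_2,\infty)$: $ta_i\le0$; $a_2\ge\zeta_0g\ge-\zeta_0m_1\ge-\delta=-\omega_2^1$;
and $a_1\ge g\ge-m_1\ge-\omega_1^1$.
\end{itemize}

By Theorem~\ref{thm:one} there is, for $i=1,2$, a consumer with endowment $\omega_i$
and a continuous, monotone, strictly convex preference whose excess demand is
$(a_i,-ta_i)$. The sum is $(g,-tg)=f$, and $\omega_1+\omega_2=\Omega$. \qed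

\begin{thebibliography}{9}
\bibitem{book} A printed mathematics book (source of the problem).
\bibitem{debreu} Debreu (1974).
\end{thebibliography}

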